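# List colourings with no monochromatic $H$-minor: when excluding $K_{1,r-1}+H$ suffices

## 1. The theorem

Throughout, $r$ is a positive integer, $H$ is a connected graph with at least one edge, and $+$ denotes the join of graphs. All graphs are finite and simple. An $(r+1)$-list-assignment $L$ to a graph $G$ gives each vertex $v$ a list $L(v)$ of $r+1$ colours. An $L$-colouring chooses for each $v$ a colour from $L(v)$; it **need not be proper**. A subgraph of $G$ is *contractible to* $H$ if it can be contracted to a graph isomorphic to $H$.

**Conjecture $B(r,H,\mathrm{ch})$.** Let $G$ be a $(K_{1,r-1}+H)$-minor-free graph and $L$ an $(r+1)$-list-assignment to $G$. Then $G$ has an $L$-colouring in which no subgraph of $G$ contractible to $H$ has all its vertices the same colour. (Here $K_{1,0}=K_1$.)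

**Conjecture $A(r,H,\mathrm{ch})$.** The same statement with $K_r$ in place of $K_{1,r-1}$, and with $r\le 2$.

**Main Theorem.** Conjecture $B$, asserted for all $r$ and all $H$, is false. Precisely:

* **Theorem 1.** For $r=1$ and $r=2$, $B(r,H,\mathrm{ch})$ is true for every connected $H$ with at least one edge. Since $K_{1,0}=K_1$ and $K_{1,1}=K_2$, this also proves Conjecture $A(r,H,\mathrm{ch})$ in full.
* **Theorem 2.** For every $r\ge 3$, $B(r,H,\mathrm{ch})$ is false: it fails for $H=K_{1,s}$ for every $s\ge\max\{r+1,5\}$.

Hence $B(r,\cdot,\mathrm{ch})$ holds for all $H$ if and only if $r\le 2$.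

For $r\ge 3$ the failure is by a multiplicative factor that grows exponentially with $r$; that is Theorem 3, stated and proved in Section 8. For $r\ge3$, the truth value for each individual $H$ other than the stars in Theorem 2 (for example $H=K_2$) is not determined here.

## 2. Monochromatic components, minors, and the smallest cases

A set of vertices is *connected* if it is nonempty and induces a connected graph. Two disjoint sets are *adjacent* if some edge joins them. We write $v\sim S$ if $v$ has a neighbour in $S$, and $[v\sim S]\in\{0,1\}$ for the indicator of this.

A graph $X$ is a minor of $G$ if there are pairwise disjoint connected sets $B_h\subseteq V(G)$, one for each $h\in V(X)$, with $B_h$ adjacent to $B_{h'}$ whenever $hh'\in E(X)$. The $B_h$ are the *branch sets*, and together they form a *model* of $X$. If $Y$ is a subgraph of $X$, a model of $X$ contains a model of $Y$.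

A *monochromatic component* of a coloured graph is a component of the subgraph induced by one colour. Since $H$ is connected, a monochromatic subgraph contractible to $H$ lies inside one monochromatic component $K$, and then $G[K]$ has an $H$-minor. Conversely, an $H$-minor of $G[K]$ gives such a subgraph: take the union of the branch sets and delete the unwanted edges between them. So the conjecture asks for a colouring in which **no monochromatic component has an $H$-minor**.

**$r=1$, $H=K_2$.** Here $K_1+K_2=K_3$, and a $K_3$-minor-free graph is a forest. "No monochromatic $K_2$" means a proper colouring. Lists have size 2, so we colour each tree outward from a root, each vertex avoiding its parent's colour.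

**$r=1$, $H=P_3$ (the path on three vertices).** Here $K_1+P_3$ is $K_4$ minus an edge, and the required colouring is one whose monochromatic components have at most two vertices. The triangle with all lists $\{1,2\}$ is $(K_1+P_3)$-minor-free. It has no proper colouring, but colouring it $1,2,2$ leaves a monochromatic edge, which is allowed.

**$r=2$, $H=K_2$.** Here $K_2+K_2=K_4$, and the assertion is that a $K_4$-minor-free graph can be properly coloured from lists of size 3.

**All lists equal, $r=1$, any $H$.** Let $G$ be connected, all lists $\{1,2\}$, and fix a vertex $x$. Let $V_i$ be the set of vertices at distance $i$ from $x$, and colour $V_i$ by the parity of $i$. Edges join equal or consecutive layers only, so each monochromatic component $K$ lies in a single $V_i$. If $i\ge1$, the set $S=V_0\cup\dots\cup V_{i-1}$ is connected, and every vertex of $K$ has a neighbour in it. If $G[K]$ had an $H$-minor, then $S$ as one more branch set would give a $(K_1+H)$-minor of $G$. If $i=0$, then $K=\{x\}$ has no $H$-minor.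

The structure that made the last case work deserves a name.

**Definition.** Let $p\in\{1,2\}$, let $J$ be a graph and $K\subseteq V(J)$. The set $K$ is *$p$-dominated in $J$* if $V(J)\setminus K$ contains $p$ pairwise disjoint, pairwise adjacent connected sets, each containing a neighbour of every vertex of $K$.

*Example.* In a wheel, the rim is $1$-dominated by the hub. In $K_4$ every edge is $2$-dominated by the two other vertices.

**Fact 1.** If $K$ is $p$-dominated in $J$ and $J[K]$ has an $H$-minor, then $J$ has a $(K_p+H)$-minor.

*Proof.* Take the branch sets $B_h\subseteq K$ of $H$ and the $p$ dominating sets. All are connected and pairwise disjoint. The dominating sets are pairwise adjacent, and each is adjacent to each $B_h$, because $B_h$ contains a vertex of $K$. $\square$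

**Fact 2.** Suppose $J'$ is obtained from $J$ by deleting vertices and contracting connected sets, and $K$ consists of uncontracted vertices. If $K$ is $p$-dominated in $J'$, it is $p$-dominated in $J$.

*Proof.* In each dominating set, replace each contracted vertex by its preimage. Disjointness, connectedness and adjacency survive, the new sets still avoid $K$, and a neighbour of $v\in K$ in $J'$ that was a contracted vertex gives a neighbour of $v$ in its preimage. $\square$

So for Theorem 1 it suffices to find a colouring in which every monochromatic component with at least two vertices is $r$-dominated.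

## 3. One root: colour a cluster, then contract it

**Avoiding the parent's colour.** With arbitrary lists of size 2 we cannot give a whole layer one colour. The natural substitute is to take a breadth-first tree and let each vertex avoid the colour of its parent. This can destroy domination. Take vertices $x,b,f,e,p,d$ and edges
$$xb,\ xf,\ bp,\ be,\ fe,\ pd,\ ed,$$
with layers $\{x\},\{b,f\},\{p,e\},\{d\}$, where $e$ has parent $f$ and $d$ has parent $p$. Let $x$ have colour $0$ and let
$$L(b)=\{0,1\},\quad L(f)=\{0,2\},\quad L(e)=\{1,2\},\quad L(p)=\{1,3\},\quad L(d)=\{1,3\}.$$
The rule forces $b=1$, $f=2$, $e=1$, $p=3$, $d=1$. The monochromatic component $K=\{b,e,d\}$ is not $1$-dominated: outside $K$ we have $x,f,p$, whose only edge is $xf$. The set $\{x,f\}$ misses $d$, and $\{p\}$ misses $e$. The parent of each vertex of $K$ lies outside $K$, but the paths from the parents to the root can run through $K$.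

To avoid this, we colour a whole monochromatic cluster at once, chosen so that it is finished, and absorb it into the root. In the bookkeeping, a vertex that sees the root is allowed to have lost one colour.

**Lemma 1.** Let $J$ be a connected graph, $x\in V(J)$, $R=V(J)\setminus\{x\}$, and let lists satisfy
$$|L(v)|\ge 2-[v\sim x]\qquad (v\in R). \tag{1}$$
Then $R$ has an $L$-colouring in which every monochromatic component of $J[R]$ is $1$-dominated in $J$.

*Proof.* Induction on $|R|$; the case $R=\emptyset$ is trivial.

**Step 1: choose a cluster that $x$ dominates.** As $J$ is connected and $R\neq\emptyset$, some $z\in R$ has $z\sim x$. By (1), $L(z)\ne\emptyset$; pick $c\in L(z)$. Let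
$$Z=\{v\in R:\ v\sim x,\ c\in L(v)\},$$
and let $Z_0$ be the component of $J[Z]$ containing $z$. Give all of $Z_0$ the colour $c$. It is $1$-dominated by $\{x\}$.

**Step 2: contract, and check that the lists still suffice.** Contract the connected set $\{x\}\cup Z_0$ to a vertex $x_1$, and delete $c$ from the list of every $v\in R\setminus Z_0$ with $v\sim Z_0$. We check (1) for the root $x_1$.

* If $v\not\sim Z_0$, then $[v\sim x_1]=[v\sim x]$ and the list is unchanged.
* If $v\sim Z_0$ and $v\not\sim x$, the list had at least $2$ colours and keeps at least $1=2-[v\sim x_1]$.
* If $v\sim Z_0$ and $v\sim x$, then $c\notin L(v)$: otherwise $v\in Z$ is adjacent to $Z_0$, so $v\in Z_0$. The list is unchanged and has size at least $1=2-[v\sim x_1]$.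

**Step 3: apply induction.** The contracted graph is connected and $|R\setminus Z_0|<|R|$, so induction colours $R\setminus Z_0$. No vertex of $R\setminus Z_0$ adjacent to $Z_0$ gets colour $c$, so the monochromatic components of $J[R]$ are $Z_0$ and those of $J[R\setminus Z_0]$. The latter are $1$-dominated in the contracted graph, hence in $J$ by Fact 2. $\square$

The third bullet is the essential point. A vertex that has already used its allowance by seeing the root does not lose another colour, because if it could have lost $c$ it would have joined the cluster.

*The example again.* With $x$ coloured $0$, we have $L(b)=\{1\}$ and $L(f)=\{2\}$. With $z=b$, $c=1$ the cluster is $\{b\}$, and the lists of $e$ and $p$ become $\{2\}$ and $\{3\}$. With $z=f$, $c=2$ the cluster is $\{f,e\}$, dominated by $\{x,b\}$. With $z=p$, $c=3$ the cluster is $\{p,d\}$, dominated by $\{x,b,f,e\}$ through the edges $pb$ and $de$.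

## 4. Two roots, and the vertices that do not see the second root

For $r=2$ we start from an edge $xy$. A vertex may have lost one colour for each root it sees. A monochromatic component with at least two vertices must be dominated by two disjoint adjacent connected sets.

**Copying Lemma 1.** Take $Z_0$ as before: the vertices of one connected cluster that see $x$ and may use $c$. All of $Z_0$ sees $\{x\}$. For the second dominating set we can use $y$ together with everything in $R\setminus Z_0$ connected to $y$. However, a vertex of $Z_0$ may have no neighbour in that set. The smallest instance has vertices $x,y,z,f$ and all edges except $fy$, with $L(z)=\{1\}$ and $L(f)=\{1,2\}$. Here $z=c=1$ gives $Z_0=\{z,f\}$, and colouring both with $1$ produces a monochromatic edge. This edge is not $2$-dominated, since $f$ does not see $y$. The graph has no $K_4$-minor, so for $H=K_2$ this colouring really violates the conclusion.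

The remedy is to colour only the part $Z_1$ of $Z_0$ that sees the $y$-side and to postpone the rest, $F$. A vertex of $F$ adjacent to $Z_1$ must now lose $c$ even though it sees $x$. It can afford this: it did not see the $y$-side, so if $Z_1$ is contracted into the *$y$-side*, it gains a root adjacency. The remaining vertices split into two parts, and $Z_1$ is contracted into $x$ for one part and into $y$ for the other.

**Lemma 2.** Let $J$ be a graph with adjacent vertices $x,y$, let $R=V(J)\setminus\{x,y\}$, and suppose every component of $J[R]$ is adjacent to $x$ or to $y$. Let lists satisfy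
$$|L(v)|\ge 3-[v\sim x]-[v\sim y]\qquad(v\in R). \tag{2}$$
Then $R$ has an $L$-colouring in which every monochromatic component of $J[R]$ with at least two vertices is $2$-dominated in $J$.

*Proof.* Induction on $|R|$; $R=\emptyset$ is trivial.

**Step 1: reduce to connected $R$.** If $J[R]$ is disconnected, apply induction to $J[C\cup\{x,y\}]$ for each component $C$ of $J[R]$. Every monochromatic component of $J[R]$ lies in one $C$, and domination in $J[C\cup\{x,y\}]$ gives domination in $J$ by Fact 2. So assume $R$ is connected. By hypothesis it is adjacent to $x$ or $y$.

**Step 2: $R$ adjacent to only one root; replace the useless root.** By symmetry let $R$ be adjacent to $x$ and not to $y$. Choose $z\in R$ with $z\sim x$, colour it with any $c\in L(z)$, and delete $c$ from the lists of the neighbours of $z$ in $R$. Apply induction to $J-y$ with the adjacent roots $x,z$ and vertex set $R\setminus\{z\}$. The hypotheses hold: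

* No $v\in R$ is adjacent to $y$, so $|L(v)|\ge 3-[v\sim x]$, and the new list has size at least $3-[v\sim x]-[v\sim z]$.
* Each component of $J[R\setminus\{z\}]$ is adjacent to $z$, because $R$ is connected.

Neighbours of $z$ in $R$ avoid $c$, so $\{z\}$ is a monochromatic component of $J[R]$; as a singleton it needs no domination. Every other monochromatic component lies in $R\setminus\{z\}$; if it has at least two vertices, it is $2$-dominated in $J-y$, hence in $J$ by Fact 2.

From now on $R$ is connected and adjacent to both $x$ and $y$.

**Step 3: choose the cluster and split it.** Choose $z\in R$ with $z\sim x$, and $c\in L(z)$. Let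
$$Z=\{v\in R:\ v\sim x,\ c\in L(v)\},\qquad Z_0=\text{the component of }J[Z]\text{ containing }z.$$
Let $M$ be the union of those components of $J[R\setminus Z_0]$ that are adjacent to $y$ (possibly $M=\emptyset$). Then $\{y\}\cup M$ is connected; it is the "$y$-side". Let $F$ be the set of vertices of $Z_0$ with no neighbour in $\{y\}\cup M$, and put $Z_1=Z_0\setminus F$.

**Step 4: $Z_1\neq\emptyset$, so the induction will make progress.** Some $v\in R$ has $v\sim y$. If $v\in Z_0$, then $v\in Z_1$. Otherwise $v$ lies in a component of $J[R\setminus Z_0]$ contained in $M$. As $R$ is connected and $Z_0\ne\emptyset$, that component is adjacent to some vertex of $Z_0$, and this vertex has a neighbour in $M$, so it lies in $Z_1$.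

**Step 5: colour $Z_1$ with $c$; its components are dominated.** Every vertex of $Z_1$ is adjacent to $x$ and has a neighbour in $\{y\}\cup M$. The sets $\{x\}$ and $\{y\}\cup M$ are disjoint, connected, adjacent (since $x\sim y$) and avoid $Z_1$. So every component of $J[Z_1]$ is $2$-dominated in $J$.

**Step 6: separate the remaining vertices.** Let $N$ consist of $F$ and of all components of $J[R\setminus Z_0]$ not adjacent to $y$. Then $R\setminus Z_1=M\cup N$, a disjoint union. There is no edge between $M$ and $N$: vertices of $F$ have no neighbour in $M$ by definition, and distinct components of $J[R\setminus Z_0]$ are not adjacent. No vertex of $N$ is adjacent to $y$, again by the definitions of $F$ and of $M$. For $v\in M\cup N$ set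
$$L'(v)=L(v)\setminus\{c\}\ \text{ if } v\sim Z_1,\qquad L'(v)=L(v)\ \text{ otherwise.}$$

**Step 7: colour $M$, with $Z_1$ contracted into $x$.** Let $J_1$ be obtained from $J$ by deleting $N$ and contracting the connected set $\{x\}\cup Z_1$ to $x_1$. The roots $x_1,y$ are adjacent, and each component of $J[M]$ is adjacent to $y$. Let $v\in M$.

* If $v\not\sim Z_1$, then $[v\sim x_1]=[v\sim x]$ and the list is unchanged.
* If $v\sim Z_1$ and $v\not\sim x$, then $|L'(v)|\ge 3-[v\sim y]-1$, and $[v\sim x_1]=1$.
* If $v\sim Z_1$ and $v\sim x$, then $c\notin L(v)$, since otherwise $v\in Z$ and $v\sim Z_0$ would give $v\in Z_0$. So $|L'(v)|=|L(v)|\ge 3-1-[v\sim y]$, and $[v\sim x_1]=1$.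

In all cases $|L'(v)|\ge 3-[v\sim x_1]-[v\sim y]$. As $|M|<|R|$, induction colours $M$.

**Step 8: colour $N$, with $Z_1$ contracted into $y$.** Let $J_2$ be obtained from $J$ by contracting $\{y\}\cup M\cup Z_1$ to $y_2$. This set is connected, because $\{y\}\cup M$ is connected and every vertex of $Z_1$ has a neighbour in it. The roots $x,y_2$ are adjacent. A vertex $v\in N$ is adjacent to neither $y$ nor $M$, so $[v\sim y_2]=[v\sim Z_1]$ and $[v\sim y]=0$. Hence
$$|L'(v)|\ \ge\ 3-[v\sim x]-[v\sim Z_1]\ =\ 3-[v\sim x]-[v\sim y_2].$$
Since $R$ is connected and $R\setminus N=M\cup Z_1\neq\emptyset$, every component of $J[N]$ is adjacent to $M\cup Z_1$, hence to $y_2$. As $|N|<|R|$, induction colours $N$.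

**Step 9: put the colourings together.** Vertices of $M\cup N$ adjacent to $Z_1$ avoid $c$, and $M$ is not adjacent to $N$. So every monochromatic component of $J[R]$ is a component of $J[Z_1]$, or a monochromatic component of $J[M]$, or one of $J[N]$. The first kind is $2$-dominated by Step 5. Those of the other kinds with at least two vertices are $2$-dominated in $J_1$ or $J_2$, hence in $J$ by Fact 2. $\square$

*All the sets at once.* Let $R=\{z,f,m,n\}$ with edges $xy,\ zx,\ fx,\ zf,\ my,\ mz,\ nf$, with $c$ in the lists of both $z$ and $f$. Then $Z_0=\{z,f\}$, $M=\{m\}$, $F=\{f\}$, $Z_1=\{z\}$ and $N=\{f,n\}$. The vertex $z$ sees the $y$-side through $m$. The vertex $m$, with at least 2 colours initially, keeps at least one and now sees both $x_1$ and $y$. The vertex $f$ likewise keeps at least one and now sees both $x$ and $y_2$. The vertex $n$ keeps its list of at least 3.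

## 5. Proof of Theorem 1

Let $r\in\{1,2\}$, let $G$ be $(K_r+H)$-minor-free, and let $|L(v)|=r+1$ for all $v$. (Recall $K_{1,r-1}=K_r$ for these $r$.) We may treat components of $G$ separately, and a single vertex can take any colour. So let $G$ be connected with at least two vertices.

**Step 1: colour the roots.**

* $r=1$: colour some vertex $x$ with $c_x\in L(x)$ and delete $c_x$ from the lists of its neighbours. Then (1) holds.
* $r=2$: take an edge $xy$ and colours $c_x\in L(x)$, $c_y\in L(y)\setminus\{c_x\}$. Delete $c_x$ from the lists of the neighbours of $x$ and $c_y$ from those of the neighbours of $y$. Then (2) holds, and every component of $G-\{x,y\}$ is adjacent to $x$ or $y$ since $G$ is connected.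

**Step 2: colour the rest and draw the conclusion.** Apply Lemma 1 or Lemma 2 with $J=G$. Neighbours of a root do not have its colour, so the roots are singleton monochromatic components. Every monochromatic component with at least two vertices is therefore a component inside $R$ and is $r$-dominated in $G$. Suppose a monochromatic subgraph were contractible to $H$. As $H$ is connected with an edge, the subgraph lies in one monochromatic component $K$ with $|K|\ge2$, and $G[K]$ has an $H$-minor. By Fact 1, $G$ has a $(K_r+H)$-minor, a contradiction. $\square$

## 6. Forcing a large monochromatic star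

Now let $H=K_{1,s}$. The graph $K_{1,r-1}+K_{1,s}$ contains $K_{r+1,s}$ as a subgraph: on one side the $r$ vertices of $K_{1,r-1}$ and the centre of $K_{1,s}$, on the other the $s$ leaves. So to refute $B(r,K_{1,s},\mathrm{ch})$ it suffices to find a graph with **no $K_{r+1,s}$-minor** and lists of size $r+1$ such that every colouring has a vertex with $s$ neighbours of its own colour.

The tool is a set $A$ of $r$ vertices with many gadgets attached. If too many gadgets use a colour of $A$ next to the vertex of $A$ with that colour, then that vertex becomes the centre of a large star. So some gadget avoids the colours of $A$, and its vertices have very few colours left.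

**Construction.** Let $r,k,s\ge1$ and $A=\{a_1,\dots,a_r\}$, an independent set. Let $\mu$ assign a nonnegative integer to each $(r+1)$-subset of $\{a_1,\dots,a_r,u_1,\dots,u_k\}$, where
$$\sum_T\mu(T)\ \ge\ k(s-1)+1. \tag{3}$$
Let $L(a_1),\dots,L(a_r)$ be pairwise disjoint sets of $r+1$ colours, and let $\gamma_1,\dots,\gamma_k$ be further distinct colours. For every $\varphi\in L(a_1)\times\dots\times L(a_r)$ and every $q\in\{1,\dots,r(s-1)+1\}$ add a *block* $Q=Q_{\varphi,q}$ consisting of:

* vertices $u_1,\dots,u_k$ forming an independent set $U_Q$, each adjacent to all of $A$, with $L(u_j)=\{\varphi(a_1),\dots,\varphi(a_r),\gamma_j\}$;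
* for each $(r+1)$-subset $T$ of $A\cup U_Q$, $\mu(T)$ vertices called *lights*, each with neighbourhood exactly $T$ and list $\{\varphi(a_i):a_i\in T\}\cup\{\gamma_j:u_j\in T\}$.

Different blocks are disjoint and non-adjacent. Call the graph $G$. The colours $\varphi(a_1),\dots,\varphi(a_r),\gamma_1,\dots,\gamma_k$ are distinct, so all lists have size $r+1$.

**Lemma 3.** Every $L$-colouring of $G$ has a vertex with at least $s$ neighbours of its own colour, i.e. a monochromatic $K_{1,s}$.

*Proof.*

**Step 1: find a block that avoids the colours of $A$.** Let $\varphi$ be the restriction of the colouring to $A$. If for some $i$ at least $s$ of the blocks $Q_{\varphi,q}$ contain a neighbour of $a_i$ coloured $\varphi(a_i)$, then $a_i$ is as required. Otherwise, for each $i$ at most $s-1$ of these blocks contain such a neighbour, so at most $r(s-1)$ blocks contain one for some $i$. There are $r(s-1)+1$ blocks $Q_{\varphi,q}$, so one of them contains none for any $i$.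

**Step 2: count lights in that block.** Each $u_j$ is adjacent to all of $A$, so it avoids every $\varphi(a_i)$ and has colour $\gamma_j$. A light with neighbourhood $T$ avoids $\varphi(a_i)$ for all $a_i\in T$, so its colour is $\gamma_j$ for some $u_j\in T$ (such $u_j$ exist because $|T|=r+1>|A|$). So each light has the colour of an adjacent $u_j$. By (3) there are at least $k(s-1)+1$ lights, so some $u_j$ has at least $s$ neighbours of its own colour. $\square$

**Why $k=1$ is useless.** With $k=1$ there is only one set $T=A\cup\{u_1\}$, and (3) says $\mu(T)\ge s$. Then $T$ and its lights already contain $K_{r+1,s}$.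

**What $k=2$ demands.** Now $\Omega=A\cup\{u_1,u_2\}$ has $r+2$ elements. An $(r+1)$-subset $T$ is determined by the element $\omega\in\Omega$ that it misses; write $\mu(\omega)$ for $\mu(T)$. Condition (3) asks for $\sum_\omega\mu(\omega)\ge 2s-1$. On the other hand, for any $a_i,u_j$ the set $\{a_i,u_j\}$ is connected. Take it and the other $r$ elements of $\Omega$ as singletons: these $r+1$ sets, together with the lights missing $a_i$ or $u_j$, form a model of $K_{r+1,\mu(a_i)+\mu(u_j)}$. So we need $\mu(a_i)+\mu(u_j)\le s-1$.

For $r=2$ this is fatal: the pairs $\{a_1,u_1\}$ and $\{a_2,u_2\}$ partition $\Omega$, so the total is at most $2(s-1)<2s-1$. For $r\ge3$ there are at least five elements. If all $\mu(\omega)$ are about $s/2$, the total is about $\frac52 s$, which exceeds $2s-1$.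

## 7. Proof of Theorem 2

Let $r\ge3$ and $s\ge\max\{r+1,5\}$. Use the construction with $k=2$.

**Step 1: choose $\mu$.** If $s$ is odd, put $\mu(\omega)=\frac{s-1}{2}$ for all $\omega$. If $s$ is even, put $\mu=\frac s2$ for one element and $\mu=\frac s2-1$ for all others. Then
$$\mu(\omega)+\mu(\omega')\le s-1\quad(\omega\neq\omega'),\qquad \mu(\omega)\le \tfrac s2. \tag{4}$$
Also (3) holds, that is, $\sum_\omega\mu(\omega)\ge 2s-1$. There are $r+2\ge5$ elements. For odd $s$ the sum is at least $\frac52(s-1)$, which is at least $2s-1$ since $s\ge3$. For even $s$ it is at least $\frac52(s-2)+1$, which is at least $2s-1$ since $s\ge6$.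

By Lemma 3 every $L$-colouring contains a monochromatic $K_{1,s}$. It remains to prove:

**Claim.** $G$ has no $K_{r+1,s}$-minor.

*An instance.* For $r=3$, $s=5$, every $\mu(\omega)$ is $2$, each block has 10 lights, and $10\ge 2\cdot4+1$. There are $4^3\cdot 13=832$ blocks with 12 vertices each, so $G$ has $3+832\cdot12=9987$ vertices. The condition $s\ge5$ excludes only $(r,s)=(3,4)$ beyond $s\ge r+1$. There the recipe for $\mu$ gives total $2+4\cdot1=6<7$, so (3) fails.

*Proof of the Claim.* Suppose there are disjoint connected sets $D_0,\dots,D_r,E_1,\dots,E_s$ with every $D_i$ adjacent to every $E_j$.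

**Step 2: everything that avoids $A$ lies in one block.** Since $|A|=r$, one of the $r+1$ sets $D_i$ avoids $A$. It is connected and distinct blocks are not adjacent, so it lies in one block $Q$. Every $E_j$ avoiding $A$ is adjacent to this $D_i$, so it lies in $Q$. As $s\ge r+1>|A|$, some $E_j$ avoids $A$. Hence every $D_i$ avoiding $A$ also lies in $Q$.

**Step 3: sets that avoid $\Omega$ are single lights.** Let $\Omega=A\cup U_Q$, so $|\Omega|=r+2$. Call a set among the $D_i,E_j$ *small* if it is disjoint from $\Omega$. By Step 2 a small set lies in $Q\setminus U_Q$, which is an independent set of lights. Being connected, it is a single light, and all its neighbours lie in $\Omega$. Hence a small $D_i$ and a small $E_j$ cannot both exist, since they would have to be adjacent.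

**Step 4: count the lights that see $r+1$ given sets.** Let $W_0,\dots,W_r$ be disjoint nonempty subsets of $\Omega$. We show that the number $n$ of lights of $Q$ whose neighbourhood meets all the $W_i$ satisfies
$$n\le s-1,\qquad\text{and}\qquad n\le \tfrac s2\ \text{ if } \Big|\bigcup W_i\Big|=r+1. \tag{5}$$
Let $T$ be the neighbourhood of such a light. Since $|T|=r+1$ and $T$ meets $r+1$ disjoint sets, it has exactly one element in each $W_i$, and $T\subseteq\bigcup W_i$. If $|\bigcup W_i|=r+1$, then $T=\bigcup W_i$ is unique and $n\le s/2$ by (4); in particular $n\le s-1$, as $s\ge2$. If $|\bigcup W_i|=r+2$, then one $W_i$ is a pair $\{\omega,\omega'\}$ and the others are singletons. As $T$ contains only one of $\omega,\omega'$, it misses the other, so $n\le\mu(\omega)+\mu(\omega')\le s-1$ by (4).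

**Step 5: the case in which no $D_i$ is small.** The sets $X_i=D_i\cap\Omega$ $(0\le i\le r)$ are nonempty and disjoint. They use at least $r+1$ of the $r+2$ elements of $\Omega$, so at most one $E_j$ meets $\Omega$. Each small $E_j$ is a light with a neighbour in each $D_i$, and its neighbours lie in $\Omega$; so its neighbourhood meets all the $X_i$. Distinct $E_j$ are distinct lights.

* If no $E_j$ meets $\Omega$, there are $s$ such lights, so $s\le s-1$ by (5), a contradiction.
* If exactly one $E_j$ meets $\Omega$, then $|\bigcup X_i|=r+1$ and there are $s-1$ such lights. By (5), $s-1\le s/2$, so $s\le2$, contradicting $s\ge5$.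

**Step 6: the case in which some $D_i$ is small.** By Step 3 no $E_j$ is small, so the sets $Y_j=E_j\cap\Omega$ $(1\le j\le s)$ are nonempty and disjoint. A small $D_i$ is a light whose $(r+1)$-element neighbourhood meets all $s$ sets $Y_j$. So $s\le r+1$, and hence $s=r+1$. We may therefore use (5) with the $r+1$ sets $Y_1,\dots,Y_s$ as the $W_i$. The $Y_j$ use at least $s=r+1$ elements of $\Omega$, so at most one $D_i$ meets $\Omega$.

* If none does, there are $r+1=s$ small $D_i$, so $s\le s-1$ by (5), a contradiction.
* If one does, then $|\bigcup Y_j|=r+1$ and there are $r=s-1$ small $D_i$. By (5), $s-1\le s/2$, again contradicting $s\ge5$.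

This proves the Claim. Thus $G$ has no $(K_{1,r-1}+K_{1,s})$-minor, since such a minor would contain a $K_{r+1,s}$-minor. Yet every $L$-colouring has a monochromatic subgraph isomorphic to $K_{1,s}$. So $B(r,K_{1,s},\mathrm{ch})$ is false. $\square$

## 8. The factor by which the star exceeds its bound

With larger $k$ there are more neighbourhoods $T$, namely $\binom{r+k}{r+1}$. A model of $K_{r+1,t}$ can use only the lights whose neighbourhood is a transversal of $r+1$ disjoint sets, and there are at most $2^{k-1}$ such neighbourhoods. The price is a division by $k$ in the pigeonhole step of Lemma 3.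

**Theorem 3.** Let $r\ge1$, $k\ge2$, $m\ge1$. There are a graph $G$ and an $(r+1)$-list-assignment $L$ such that

(a) $G$ has no $K_{r+1,t}$-minor for any $t>\max\{r+k,\ k-1+2^{k-1}m\}$;

(b) every $L$-colouring of $G$ has a vertex with at least $\frac mk\binom{r+k}{r+1}$ neighbours of its own colour.

Consequently, put
$$\kappa_r=\max_{k\ge2}\ \binom{r+k}{r+1}\Big/\big(k2^{k-1}\big).$$
For every constant $C<\kappa_r$ and all sufficiently large $t$, some $K_{r+1,t}$-minor-free graph (in particular a $(K_{1,r-1}+K_{1,t})$-minor-free graph) has an $(r+1)$-list-assignment all of whose colourings contain a monochromatic $K_{1,\lceil Ct\rceil}$. Here $\kappa_r\ge\frac{r+2}{4}>1$ for $r\ge3$, and $\kappa_r\ge\frac{2^{r+1}}{(r+2)(2r+3)}$.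

In contrast, Theorem 1 with $H=K_{1,t}$ shows that for $r\le2$ no $(K_{1,r-1}+K_{1,t})$-minor-free graph is forced to have even a monochromatic $K_{1,t}$.

*Proof.*

**Step 1: forcing the star, (b).** Use the construction with $\mu\equiv m$ and $s=\left\lceil\frac mk\binom{r+k}{r+1}\right\rceil$. Since $s-1<\frac mk\binom{r+k}{r+1}$, we have $k(s-1)<m\binom{r+k}{r+1}=\sum_T\mu(T)$. Both sides are integers, so (3) holds, and Lemma 3 gives (b).

**Step 2: locating a model, for (a).** Suppose $D_0,\dots,D_r,E_1,\dots,E_t$ model $K_{r+1,t}$ with $t>r+k$. As in Section 7, some $D_i$ avoids $A$ and lies in one block $Q$, and all $E_j$ avoiding $A$ are adjacent to it and so lie in $Q$. Let $\Omega=A\cup U_Q$, so $|\Omega|=r+k<t$. Hence some $E_j$ is disjoint from $\Omega$. Each such $E_j$ lies in $Q\setminus U_Q$, so it is a single light with all its neighbours in $\Omega$. Every $D_i$ contains a neighbour of such a light, so every $D_i$ meets $\Omega$. The sets $X_i=D_i\cap\Omega$ are disjoint and nonempty and use at least $r+1$ of the $r+k$ elements, so at most $k-1$ of the $E_j$ meet $\Omega$.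

**Step 3: counting transversals, for (a).** For each $E_j$ disjoint from $\Omega$, its neighbourhood $T$ has $r+1$ elements and meets all $r+1$ disjoint sets $X_i$. So $T$ has exactly one element in each $X_i$ and $T\subseteq\bigcup X_i$. Since $n\le2^{n-1}$ for every integer $n\ge1$, the number of possible $T$ is at most
$$\prod_i|X_i|\ \le\ \prod_i2^{|X_i|-1}\ =\ 2^{\sum_i|X_i|-(r+1)}\ \le\ 2^{(r+k)-(r+1)}\ =\ 2^{k-1}.$$
Each $T$ has exactly $m$ lights in $Q$, so at most $2^{k-1}m$ of the $E_j$ avoid $\Omega$. Therefore $t\le k-1+2^{k-1}m$, which proves (a).

**Step 4: the maximum exists, and its lower bounds.** For fixed $r$, $\binom{r+k}{r+1}$ is a polynomial in $k$, so the positive quotients defining $\kappa_r$ tend to $0$ as $k\to\infty$, and the maximum is attained. Taking $k=2$ gives $\kappa_r\ge\binom{r+2}{r+1}/4=\frac{r+2}4$, which exceeds $1$ for $r\ge3$. Next, $\binom{2n}{n}\ge\frac{4^n}{2n+1}$, since it is the largest of the $2n+1$ binomial coefficients $\binom{2n}{i}$, whose sum is $4^n$. Taking $k=r+2$ and $n=r+1$,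
$$\kappa_r\ \ge\ \frac{\binom{2r+2}{r+1}}{(r+2)2^{r+1}}\ \ge\ \frac{4^{r+1}}{(2r+3)(r+2)2^{r+1}}\ =\ \frac{2^{r+1}}{(r+2)(2r+3)}.$$

**Step 5: choose $m$ for large $t$.** Only $C>0$ needs an argument. Fix $k$ attaining $\kappa_r$ and put $m=\lfloor (t-k)/2^{k-1}\rfloor$, which is at least $1$ for large $t$. Then $k-1+2^{k-1}m\le t-1<t$, and $t>r+k$ for large $t$, so by (a) the graph has no $K_{r+1,t}$-minor. As $K_{r+1,t}$ is a subgraph of $K_{1,r-1}+K_{1,t}$, the graph is also $(K_{1,r-1}+K_{1,t})$-minor-free. By (b), every $L$-colouring has a vertex whose number of neighbours of its own colour is at least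
$$\frac mk\binom{r+k}{r+1}\ \ge\ \Big(\frac{t-k}{2^{k-1}}-1\Big)\frac1k\binom{r+k}{r+1}\ =\ \kappa_r\big(t-k-2^{k-1}\big).$$
Here $k$ depends only on $r$, and $C<\kappa_r$, so the right-hand side is at least $Ct+1\ge\lceil Ct\rceil$ for all sufficiently large $t$. So every $L$-colouring contains a monochromatic $K_{1,\lceil Ct\rceil}$. $\square$
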